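
\newtheorem{theorem}{Theorem}
\newtheorem{lemma}{Lemma}[section]
\newtheorem{proposition}[lemma]{Proposition}
\theoremstyle{definition}
\newtheorem{definition}[lemma]{Definition}
\newtheorem{remark}[lemma]{Remark}

\title{Smooth affine varieties over $\mathbf{F}_p(t)$\\ with extremely few integral points}


\begin{abstract}
For every prime $p\ge 5$ we construct a smooth affine variety over $\mathbf{F}_p(t)$ whose number of $\mathbf{F}_p[t]$-points of height at most $H$ tends to infinity, but only as fast as a constant times $\log\log\log H$. More generally, the number of integral points can be made to tend to infinity while staying below any prescribed computable nondecreasing unbounded function. Conversely, every such counting function that tends to infinity is bounded below by some computable nondecreasing unbounded function.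
\end{abstract}

\section{Introduction}

\subsection{The question}\label{sec:question}

Let $F$ be a global function field, that is, a finitely generated field of transcendence degree $1$ over a finite field $\mathbf{F}_p$, and let $\mathbf{F}_q$ be its field of constants. Let $R\subset F$ be a subring that is finitely generated as a ring and has fraction field $F$. For $P=[x_0:\dots:x_n]\in\mathbf{P}^n(F)$ put
\[
h(P)=\sum_{w}\max_i\bigl(-w(x_i)\bigr)\deg w,\qquad \mathrm{Ht}(P)=q^{h(P)},
\]
where $w$ runs over the places of $F$, normalized to have value group $\mathbf{Z}$ (with $w(0)=+\infty$), and $\deg w=[\kappa(w):\mathbf{F}_q]$. By the product formula this does not depend on the choice of coordinates, and there are only finitely many points of bounded height in $\mathbf{P}^n(F)$.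

Let $V$ be a smooth quasi-projective variety over $F$. Choose a \emph{model}, namely a scheme $\mathcal{V}$, quasi-projective of finite type over $\operatorname{Spec}R$, with generic fiber $V$, and a locally closed embedding $V\hookrightarrow\mathbf{P}^n_F$. Write $V(R)=\mathcal{V}(R)\subset V(F)$ and, for real $H\ge1$,
\[
\mathcal{N}_{V(R)}(H)=\#\{P\in V(R):\mathrm{Ht}(P)\le H\},
\]
which is finite. How slowly can this function tend to infinity?

The question is posed in \cite{Book} over $\overline{\mathbf{Q}}$, with the usual multiplicative absolute height: are there a smooth quasi-projective variety $V/\overline{\mathbf{Q}}$ and a finitely generated ring $R\subset\overline{\mathbf{Q}}$ such that $\mathcal{N}_{V(R)}(H)\to\infty$ while $\mathcal{N}_{V(R)}(H)\le c\log\log H$ for some $c>0$ and all large $H$? It is remarked there, citing a remark of Mumford, that such varieties do exist over function fields, and then: ``Even for function fields it is not known if there are varieties in which the bound [\dots] is replaced by $\log\log\log(H)$.'' The book speaks only of function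 fields; we work with global ones, for which the counting function is finite. We show that such varieties exist.

\subsection{Three growth rates}\label{sec:rates}

From now on, except in Theorem~\ref{thm:C}(2), its proof and Remark~\ref{rem:mono}, $p\ge5$ is a prime and
\[
R=\mathbf{F}_p[t],\qquad F=\mathbf{F}_p(t),\qquad q=p,\qquad \mathbf{N}=\{0,1,2,\dots\}.
\]
We regard $R^n\subset\mathbf{A}^n(F)\subset\mathbf{P}^n(F)$ via $z\mapsto[1:z_1:\dots:z_n]$, and for a closed subscheme $\mathcal{V}\subset\mathbf{A}^n_R$ heights are always taken with respect to this embedding. For $z\in R^n$, $z\ne0$,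
\begin{equation}\label{eq:height}
\mathrm{Ht}(z)=p^{\max_i\deg z_i}\qquad(\deg0=-\infty),
\end{equation}
because the coordinate $1$ makes every finite place contribute $0$, and the place at infinity has degree $1$. The simplest examples show the following rates.

\begin{itemize}
\item \emph{Powers of $H$.} For the affine line, $\mathcal{N}(p^d)=p^{d+1}$, the number of polynomials of degree at most $d$.
\item \emph{$\log H$.} The conic $b^2-(t^2-1)y^2=1$ has the integral points given by $b+y\delta=\pm(t+\delta)^k$, $k\in\mathbf{Z}$, where $\delta^2=t^2-1$ (Section~\ref{sec:pell}). Their heights are $p^{|k|}$, so $\mathcal{N}(H)=2(2\lfloor\log_pH\rfloor+1)$. A group of units is at work.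
\item \emph{$\log\log H$.} The curve
\begin{equation}\label{eq:curve}
b^2-1=(t^2-1)y^2,\qquad b^2+2b=(t^2+2t)z^2
\end{equation}
is smooth over $F$, and its integral points are exactly those with $b=t^{p^s}$, $y=\pm(t^2-1)^{(p^s-1)/2}$ and $z=\pm(t^2+2t)^{(p^s-1)/2}$, $s\ge0$ (Section~\ref{sec:frob}). Their heights are $p^{p^s}$, so $\mathcal{N}(H)=4(1+\lfloor\log_p\log_pH\rfloor)$ for $H\ge p$. Here the Frobenius map is at work.
\end{itemize}

A group makes $\log\mathrm{Ht}$ grow linearly, and Frobenius makes it grow geometrically. There is no evident third mechanism. To reach $\log\log\log H$ we \emph{select} from a Frobenius orbit such as $t,t^p,t^{p^2},\dots$ those members $t^{p^n}$ whose index $n$ is itself sparse, say $n=p^s$. This is a condition on an exponent of an exponent, and it must be expressed by polynomial equations in such a way that each selected member is represented by a bounded number of integral points.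

\subsection{Results}

Write $\log^{(r)}$ for the $r$-fold iterated logarithm.

\begin{theorem}\label{thm:A}
For every prime $p\ge5$ there is an affine scheme $\mathcal{V}\subset\mathbf{A}^{28}_R$, \'etale over $\mathbf{A}^{16}_R$ (so $V=\mathcal{V}_F$ is smooth affine of dimension $16$), with
\[
\mathcal{N}_{V(R)}(H)=2^9p^{12}\log_p\log_p\log_pH+O(1)\qquad(H\to\infty).
\]
In particular $\mathcal{N}_{V(R)}(H)\to\infty$, and $\mathcal{N}_{V(R)}(H)\le c\log\log\log H$ for some $c>0$ and all sufficiently large $H$. These two properties also hold for each connected component of $V$, and each component is geometrically integral.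
\end{theorem}

\begin{theorem}\label{thm:B}
For every $r\ge1$ there is a smooth affine $V/F$ with a model over $R$ such that $\mathcal{N}_{V(R)}(H)\to\infty$ and, for some $c>0$, $\mathcal{N}_{V(R)}(H)\le c\log^{(r)}H$ for all large $H$.
\end{theorem}

\begin{theorem}\label{thm:C}
\begin{enumerate}
\item[\textup{(1)}] For every recursively enumerable $S\subset\mathbf{N}$ there is a smooth affine $R$-scheme $\mathcal{V}\subset\mathbf{A}^M_R$, one of whose coordinates maps $\mathcal{V}(R)$ onto $\{t^n:n\in S\}$ with fibers of bounded finite cardinality. Consequently, for every computable nondecreasing unbounded $g:\mathbf{N}\to\mathbf{N}$ there is a smooth affine $V/F$ with a model over $R$ such that $\mathcal{N}_{V(R)}(H)\to\infty$ and $\mathcal{N}_{V(R)}(H)\le g(\lfloor H\rfloor)$ for all large $H$.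
\item[\textup{(2)}] Conversely, let $F,R,\mathcal{V}$ and $V\hookrightarrow\mathbf{P}^n_F$ be arbitrary as in Section~\textup{\ref{sec:question}}, with $\mathcal{N}_{V(R)}(H)\to\infty$. Then there is a computable nondecreasing unbounded $g:\mathbf{N}\to\mathbf{N}$ with $\mathcal{N}_{V(R)}(H)\ge g(\lfloor H\rfloor)$ for all $H\ge1$.
\end{enumerate}
\end{theorem}

Theorems~\ref{thm:A}, \ref{thm:B} and \ref{thm:C}(2) are proved in full. Theorem~\ref{thm:C}(1) uses in addition one published theorem of Matiyasevich, quoted in Section~\ref{sec:C}. Monotonicity of $g$ cannot be dropped from (1); see Remark~\ref{rem:mono}.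

\subsection{The idea}\label{sec:idea}

\emph{Smoothness.} A system of polynomial equations $f_i=0$ over $R$ may well define something singular. Replacing each $f_i=0$ by $w_i^p-w_i=f_i^2$ gives a scheme \'etale over affine space which, as we shall see, has the same integral points up to the finite choice $w_i\in\mathbf{F}_p$. So we may use arbitrary polynomial systems.

\emph{Selecting $n=p^s$.} In a second polynomial ring $\mathbf{F}_p[T]$, consider $(T^n-1)(T-1)$. If $n=p^s$ it equals $(T-1)^{p^s+1}$, a square since $p$ is odd. If $n$ is not a power of $p$, then $T^n-1$ has a root $\zeta\ne1$ of odd multiplicity, and the polynomial is not a square. Hence ``$n$ is a power of $p$'' is the condition that a certain polynomial is a square.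

\emph{Transport.} The index $n$ is available to us only through $t^{p^n}$. The additive map $\sharp:\mathbf{F}_p[T]\to\mathbf{F}_p[t]$ with $T^n\mapsto t^{p^n}$ takes $(T^n-1)(T-1)$ to $t^{p^{n+1}}-t^{p^n}-t^p+t$, a polynomial expression in $t^{p^n}$. The map $\sharp$ respects sums and divisibility and turns multiplication by $T$ into the $p$-th power. It does not respect products: it turns them into compositions, and $B\mapsto B\circ B$ is not a polynomial operation on an unknown $B$. The main point (Lemma~\ref{lem:square}) is to recognize squares in $\mathbf{F}_p[T]$ by sums, divisibility and multiplication by powers of $T$ alone.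

Sections~\ref{sec:etale}--\ref{sec:A} carry this out and prove Theorem~\ref{thm:A}. The rest of the paper iterates the method. It leads from $t^n$ to $t^{p^n}$ by a finite-to-one system of equations, and this gives Theorem~\ref{thm:B} and, with Matiyasevich's theorem, Theorem~\ref{thm:C}(1).

\section{\'Etale covers without new integral points}\label{sec:etale}

\begin{lemma}\label{lem:AS}
If $w,f\in R$ and $w^p-w=f^2$, then $f=0$ and $w\in\mathbf{F}_p$.
\end{lemma}

\begin{proof}
If $w$ is constant, then $w\in\mathbf{F}_p$, so $f^2=w^p-w=0$. Suppose $w$ is nonconstant. Then $\prod_{c\in\mathbf{F}_p}(w-c)=f^2\ne0$, and the factors are pairwise coprime, since their differences are nonzero constants. By unique factorization each of them is a constant times a square. Write $w=\alpha a^2$ and $w-1=\beta b^2$ with $\alpha,\beta\in\mathbf{F}_p^\times$ and $a,b\in R$, and choose $\alpha_1,\beta_1\in\overline{\mathbf{F}}_p$ with $\alpha=\alpha_1^2$, $\beta=\beta_1^2$. Then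
\[
(\alpha_1a-\beta_1b)(\alpha_1a+\beta_1b)=w-(w-1)=1\quad\text{in }\overline{\mathbf{F}}_p[t],
\]
so both factors are constant. Hence $2\alpha_1a$, and with it $w=\alpha a^2$, is constant, a contradiction.
\end{proof}

The square is essential: $w^p-w=f$ has a solution $f$ for every $w\in R$.

\begin{proposition}\label{prop:etale}
Let $f_1,\dots,f_r\in R[Z_1,\dots,Z_N]$, let $\mathcal{Z}=\{z\in R^N:f_1(z)=\dots=f_r(z)=0\}$, and let $\mathcal{V}\subset\mathbf{A}^{N+r}_R$ be defined by
\[
w_i^p-w_i=f_i(Z)^2\qquad(1\le i\le r).
\]
\begin{enumerate}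
\item[\textup{(a)}] $\mathcal{V}$ is finite \'etale over $\mathbf{A}^N_R$, and $\mathcal{V}(R)=\mathcal{Z}\times\mathbf{F}_p^r$.
\item[\textup{(b)}] Suppose $\mathcal{Z}\ne\emptyset$, and let $V_1$ be a connected component of $V=\mathcal{V}_F$, with its schematic closure $\mathcal{V}_1$ in $\mathcal{V}$ as model. Then $V_1$ is geometrically integral, and for every $z\in\mathcal{Z}$ the number of points of $\mathcal{V}_1(R)$ above $z$ is between $1$ and $p^r$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) The equations are monic in the $w_i$, and their Jacobian matrix with respect to the $w_i$ is $-I$, which is invertible. So $\mathcal{V}\to\mathbf{A}^N_R$ is finite \'etale. The description of $\mathcal{V}(R)$ is Lemma~\ref{lem:AS}.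

(b) Being open and closed in $V$, the component $V_1$ is finite \'etale over $\mathbf{A}^N_F$. So its image is open and closed, and $V_1$ surjects onto the connected scheme $\mathbf{A}^N_F$. For $z\in\mathcal{Z}$ the fiber of $V$ over $z$ is given by $w_i^p-w_i=0$. It consists of the $p^r$ points $(z,w)$ with $w\in\mathbf{F}_p^r$, all of which lie in $\mathcal{V}(R)$. By surjectivity $V_1$ contains at least one of them.

An $R$-point of $\mathcal{V}$ whose generic point lies in $V_1$ is an $R$-point of $\mathcal{V}_1$: the corresponding homomorphism $\mathcal{O}(\mathcal{V})\to R\subset F$ factors, as a map to $F$, through $\mathcal{O}(V_1)$, hence kills the kernel of $\mathcal{O}(\mathcal{V})\to\mathcal{O}(V_1)$, which is the ideal of $\mathcal{V}_1$. Thus $\mathcal{V}_1(R)=\mathcal{V}(R)\cap V_1(F)$, and the count follows. Finally, a connected $F$-scheme of finite type with an $F$-point is geometrically connected; being also smooth, $V_1$ is geometrically integral.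
\end{proof}

\section{Frobenius powers}

We want equations saying that $x=t^{p^n}$ and $b=a^{p^n}$ for a common $n$. We first treat ``$b$ is a $p$-power power of $a$'' and then synchronize exponents.

\subsection{Pell equations and Chebyshev polynomials}\label{sec:pell}

Define $T_k\in\mathbf{F}_p[X]$ by $T_0=1$, $T_1=X$, $T_{k+1}=2XT_k-T_{k-1}$. For $k\ge1$, $T_k$ has degree $k$ and leading coefficient $2^{k-1}$. From $Y^{k+1}+Y^{-k-1}=(Y+Y^{-1})(Y^k+Y^{-k})-(Y^{k-1}+Y^{-k+1})$ we get by induction
\begin{equation}\label{eq:cheb}
T_k\Bigl(\frac{Y+Y^{-1}}2\Bigr)=\frac{Y^k+Y^{-k}}2 .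
\end{equation}
Consequently $T_{kl}=T_k\circ T_l$. Moreover $T_p=X^p$: with $X=(Y+Y^{-1})/2$ we have $T_p(X)=\frac12(Y+Y^{-1})^p=\frac12(2X)^p=2^{p-1}X^p=X^p$. Hence $T_{p^s}=X^{p^s}$ for all $s\ge0$.

\begin{lemma}\label{lem:pell}
Let $a\in R\setminus\mathbf{F}_p$. If $b,y\in R$ satisfy $b^2-(a^2-1)y^2=1$, then $b=\pm T_k(a)$ for some $k\ge0$.
\end{lemma}

\begin{proof}
Let $|\cdot|=p^{\deg}$ be the absolute value on $K_\infty=\mathbf{F}_p((1/t))$. Since $|a|>1$ and $p$ is odd, Hensel's lemma gives a square root of $1-a^{-2}$ in $K_\infty$ of the form $1+(\text{element of absolute value}<1)$. Multiplying it by $a$ we get $\delta\in K_\infty$ with $\delta^2=a^2-1$. Put $\eta=a+\delta$. Then $|\eta|=|2a|=|a|=|\delta|>1$ and $\eta(a-\delta)=1$. Also $\delta\notin F$: otherwise $\delta\in R$, because $R$ is integrally closed, and $(a-\delta)(a+\delta)=1$ would make $a\pm\delta$, hence $a$, constant. So $R[\delta]=R\oplus R\delta$ has the conjugation $\delta\mapsto-\delta$, and $\eta^{\pm1}\in R[\delta]$ have norm $1$.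

Let $\varepsilon=b+y\delta$, of norm $1$. Changing the sign of $y$ replaces $\varepsilon$ by $\varepsilon^{-1}$, so we may assume $|\varepsilon|\ge1$. Choose $k\ge0$ with $|\eta|^k\le|\varepsilon|<|\eta|^{k+1}$ and write $\varepsilon\eta^{-k}=b'+y'\delta$ with $b',y'\in R$. This element has norm $1$, absolute value in $[1,|a|)$, and its conjugate $b'-y'\delta$ is its inverse, of absolute value $\le1$. Subtracting, $|2y'\delta|<|a|=|\delta|$. So $y'=0$ and $b'=\pm1$. Thus $\varepsilon=\pm\eta^k$, and
\[
b=\tfrac12(\varepsilon+\varepsilon^{-1})=\pm\tfrac12(\eta^k+\eta^{-k})=\pm T_k(a)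
\]
by \eqref{eq:cheb}, since $a=\frac12(\eta+\eta^{-1})$.
\end{proof}

The proof shows that the solutions are exactly $b+y\delta=\pm\eta^k$, $k\in\mathbf{Z}$. For $a=t$ and $k\ne0$ we have $\deg b=|k|$ and $\deg y=|k|-1$, which gives the count for the conic in Section~\ref{sec:rates}.

\subsection{Two shifted Pell equations}\label{sec:frob}

One Pell equation gives all the $T_k(a)$. Since $T_{p^s}=X^{p^s}$, the solutions we want are among them, and they are distinguished by being compatible with the translation $a\mapsto a+1$, $b\mapsto b+1$. So we impose the Pell equation for $(a,b)$ and for $(a+1,b+1)$.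

\begin{lemma}\label{lem:E}
Let $a,b\in R$, $a\notin\mathbf{F}_p$. There exist $y,z\in R$ with
\begin{equation}\label{eq:E}
b^2-1=(a^2-1)y^2,\qquad b^2+2b=(a^2+2a)z^2\tag{E}
\end{equation}
if and only if $b=a^{p^s}$ for some $s\ge0$. In that case $y,z$ are nonzero and each is unique up to sign.
\end{lemma}

\begin{proof}
If $b=a^Q$ with $Q=p^s$, then $b^2-1=(a^2-1)^Q$ and $b^2+2b=(a^2+2a)^Q$, so $y=(a^2-1)^{(Q-1)/2}$ and $z=(a^2+2a)^{(Q-1)/2}$ satisfy \eqref{eq:E}. Since $a$ and $b$ are nonconstant, $y^2$ and $z^2$ are determined by \eqref{eq:E} and nonzero, which is the last assertion.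

Conversely, assume \eqref{eq:E}. By Lemma~\ref{lem:pell}, $b=\pm T_k(a)$. The second equation reads $(b+1)^2-1=((a+1)^2-1)z^2$, so likewise $b+1=\pm T_l(a+1)$. If $b$ is constant, then $k=l=0$ by degrees, so $b=\pm1$ and $b+1=\pm1$; the latter means $b\in\{0,-2\}$, which is impossible since $p\ge5$. So $b$ is nonconstant. Comparing degrees, $k\deg a=\deg b=l\deg a$, so $k=l\ge1$. As $a$ is transcendental over $\mathbf{F}_p$, there are signs $\epsilon,\epsilon'$ with $\epsilon T_k(X)+1=\epsilon'T_k(X+1)$ in $\mathbf{F}_p[X]$. The leading coefficient $2^{k-1}$ is nonzero and $k\ge1$, so $\epsilon=\epsilon'$ and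
\[
T_k(X+1)-T_k(X)=\epsilon .
\]
Write $k=p^ek'$ with $p\nmid k'$. Then $T_k=T_{p^e}\circ T_{k'}=T_{k'}^{p^e}$, so $\bigl(T_{k'}(X+1)-T_{k'}(X)\bigr)^{p^e}=\epsilon$, and $T_{k'}(X+1)-T_{k'}(X)$ is constant. Its coefficient at $X^{k'-1}$ is $k'2^{k'-1}\ne0$, so $k'=1$. Then the difference is $1$, so $\epsilon=1$ and $b=T_{p^e}(a)=a^{p^e}$.
\end{proof}

In this proof the hypothesis $p\ge5$, rather than just $p$ odd, serves only to exclude constant $b$. For $p=3$ the pair $(a,1)$ satisfies \eqref{eq:E} with $y=z=0$, for every $a$.

Taking $a=t$ gives the integral points of the curve \eqref{eq:curve}. This curve is smooth over $F$: its Jacobian matrix with respect to $(b,y,z)$ has rows $(2b,\,-2(t^2-1)y,\,0)$ and $(2b+2,\,0,\,-2(t^2+2t)z)$, and has rank less than $2$ only where $yz=0$, $y(b+1)=0$ and $bz=0$. If $y=0$, then $b=\pm1$, so $z=0$ and $b\in\{0,-2\}$, impossible for $p\ge5$. If $y\ne0$, then $z=0$ and $b=-1$, while $b^2+2b=-1\ne0$.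

\subsection{Synchronizing the exponents}

Lemma~\ref{lem:E} says nothing about which power of $p$ occurs. To force the same power for $t\mapsto x$ and $a\mapsto b$, we apply it to two combinations of $t$ and $a$ that are never constant, have the same degree, and differ by $t$.

\begin{lemma}\label{lem:Phi}
For $(a,x,b)\in R^3$ the following are equivalent:
\begin{enumerate}
\item[\textup{(1)}] there is $n\ge0$ with $x=t^{p^n}$ and $b=a^{p^n}$;
\item[\textup{(2)}] for $i=1,2$ the pair $(a_i,b_i)=(t^2a+it,\;x^2b+ix)$ satisfies \textup{(E)} for some $y_i,z_i\in R$.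
\end{enumerate}
If they hold, there are exactly $2^4$ choices of $(y_1,z_1,y_2,z_2)$.
\end{lemma}

We write $\Phi$ for the set of triples $(a,x,b)$ with these properties. Thus ``$(a,x,b)\in\Phi$'' stands for four polynomial equations with four auxiliary unknowns.

\begin{proof}
Note that $a_i=t(ta+i)$ is never constant, since $ta+i$ has constant term $i\ne0$. Hence Lemma~\ref{lem:E} applies.

$(1)\Rightarrow(2)$: $a_i^{p^n}=t^{2p^n}a^{p^n}+it^{p^n}=x^2b+ix=b_i$.

$(2)\Rightarrow(1)$: By Lemma~\ref{lem:E}, $b_i=a_i^{q_i}$ with $q_i$ a power of $p$; so the $b_i$ are nonconstant, and $x\ne0$. We have $\deg a_1=\deg a_2>0$ (both are $1$ if $a=0$, and $2+\deg a$ otherwise). Also $\deg b_1=\deg b_2$. Indeed, if $b=0$, then $b_i=ix$. If $b\ne0$ and $x$ is nonconstant, then $\deg x^2b>\deg x$ and both degrees are $\deg x^2b$. If $b\ne0$ and $x$ is constant, then $b$ is nonconstant because $b_i$ is, and both degrees are $\deg b$. Therefore $q_1=q_2=:Q$. Subtracting, $x=b_2-b_1=(a_2-a_1)^Q=t^Q$, and then $x^2b=b_1-x=a_1^Q-t^Q=t^{2Q}a^Q$, so $b=a^Q$.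

The count follows from the last assertion of Lemma~\ref{lem:E}.
\end{proof}

Lemmas~\ref{lem:E} and \ref{lem:Phi} hold verbatim in $\mathbf{F}_p[T]$, with $T$ in place of $t$.

\section{Squares in $\mathbf{F}_p[T]$ seen from $\mathbf{F}_p[t]$}

\subsection{Additive polynomials}

For $a=\sum_ia_iT^i\in\mathbf{F}_p[T]$ put $a^\sharp=\sum_ia_it^{p^i}\in R$. The map $\sharp$ is $\mathbf{F}_p$-linear and injective, $1^\sharp=t$, and $\deg a^\sharp=p^{\deg a}$ for $a\ne0$. Since $A(t)^{p^n}=A(t^{p^n})$ for $A\in\mathbf{F}_p[t]$,
\[
(ab)^\sharp=a^\sharp\circ b^\sharp,\qquad (T^na)^\sharp=(a^\sharp)^{p^n}.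
\]
Although products become compositions, divisibility is preserved:
\begin{equation}\label{eq:D}
\text{for }a\ne0:\quad a\mid b\ \text{in }\mathbf{F}_p[T]\iff a^\sharp\mid b^\sharp\ \text{in }R.\tag{D}
\end{equation}
Indeed, if $b=ca$, then $b^\sharp=c^\sharp(a^\sharp)$ is divisible by $a^\sharp$ because $t\mid c^\sharp(t)$. Conversely, let $a^\sharp\mid b^\sharp$ and write $b=ca+r$ with $r=0$ or $\deg r<\deg a$. Then $a^\sharp\mid r^\sharp$; if $r\ne0$, then $\deg r^\sharp=p^{\deg r}<\deg a^\sharp$, a contradiction. So $r=0$.

To use $\sharp$ we must be able to say that an unknown element of $R$ lies in its image. For elements of bounded degree, one divisibility suffices.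

\begin{lemma}\label{lem:additive}
Let $Q=p^k\ge p^2$, and let $A\in R$ with $A=0$ or $p\deg A<Q$. Then $A\in\mathbf{F}_p[T]^\sharp$ if and only if $t^Q-t^p+t$ divides $A^Q-A^p+A$.
\end{lemma}

\begin{proof}
We have $A^p=A(t^p)$ and $A^Q=A(t^Q)\equiv A(t^p-t)$ modulo $t^Q-t^p+t$. So the divisibility says that
\[
L(A):=A(t^p-t)-A(t^p)+A(t)
\]
is divisible by $t^Q-t^p+t$, which has degree $Q$ because $Q>p$. As $L(A)=0$ or $\deg L(A)\le p\deg A<Q$, this means $L(A)=0$. If $A\in\mathbf{F}_p[T]^\sharp$, then $A$ is additive and $L(A)=0$.

Conversely, we show by induction on $\deg A$ that $L(A)=0$ implies $A\in\mathbf{F}_p[T]^\sharp$, now without any bound on the degree. If $A$ is constant, then $L(A)=A$, so $A=0$. Otherwise differentiate $L(A)=0$ to get $-A'(t^p-t)+A'(t)=0$. If $A'\ne0$, comparing degrees gives $p\deg A'=\deg A'$, so in any case $A'$ is a constant $c$. Hence $A=ct+D(t^p)=ct+D^p$ with $D\in R$ and $\deg D<\deg A$. The map $L$ is additive, $L(ct)=0$ and $L(D^p)=L(D)^p$; so $L(D)=0$. By induction $D=d^\sharp$, and $A=(c+Td)^\sharp$.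
\end{proof}

The degree bound is needed: $A=(t^Q-t^p+t)^2$ satisfies the divisibility, but its degree $2Q$ is not a power of $p$.

\subsection{The smallest case}

Let $c=(T-1)^2=T^2-2T+1$, so $C:=c^\sharp=t^{p^2}-2t^p+t$. We want to certify inside $R$ that $c$ is a square by exhibiting $B=b^\sharp$ with $b=T-1$, that is, $B=t^p-t$. The equation $b^2=c$ becomes $B\circ B=C$, which is true here but is not a polynomial equation in the unknown $B$. Now choose $m$ larger than $\deg c$, say $m=3$, and complete the square differently: if $b^2=c$, then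
\[
(b+T^3)^2=e,\qquad e:=c+2T^3b+T^6 .
\]
Given $c$, the polynomial $e$ is affine-linear in $b$, and $e^\sharp=C+2B^{p^3}+t^{p^6}$ involves only Frobenius powers, which Lemma~\ref{lem:Phi} can express. It remains to say that $e=g^2$ with $g=b+T^3$, using divisibility only. The condition $g\mid e$ is too weak, since it only says $g\mid c-b^2$; and the modulus $g^2$ is not at our disposal, because $(g^2)^\sharp$ is again a composition. But $g-1$ and $g+1$ are coprime, and their images under $\sharp$ are $B+t^{p^3}\mp t$. Together they form the modulus $g^2-1$, which has the same degree and leading coefficient as $e-1$. So the two divisibilities $g\pm1\mid e-1$ already force $e=g^2$. In our case $g-1=T^3+T-2$, $g+1=T^3+T$, and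
\[
e-1=T^6+2T^4-2T^3+T^2-2T=(T^3+T)(T^3+T-2).
\]
With $G=(g-1)^\sharp=t^{p^3}+t^p-2t$ this becomes $(e-1)^\sharp=G^{p^3}+G^p$, which is visibly divisible by $G$. On the other hand $c=(T^2-1)(T-1)$ is not a square, and with $m=4>\deg c$ no $b$ of degree less than $m$ can pass the corresponding test.

\subsection{The square test}

\begin{lemma}\label{lem:square}
Let $X=t^{p^m}$ with $m\ge1$, and $C=c^\sharp$ with $0\ne c\in\mathbf{F}_p[T]$, $\deg c<m$. Consider the following system in unknowns $B,B_1,X_2,e_1,e_2,e_3,e_4\in R$ together with the eight auxiliary unknowns from Lemma~\textup{\ref{lem:Phi}} in \textup{(S1)} and \textup{(S2)}: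
\begin{align*}
&\text{\textup{(S1)}}\quad (B,X,B_1)\in\Phi, &&\text{\textup{(S4)}}\quad (X^p-t^p+t)\,e_2=B_1^p-B^p+B,\\
&\text{\textup{(S2)}}\quad (X,X,X_2)\in\Phi, &&\text{\textup{(S5)}}\quad (B+X-t)\,e_3=C+2B_1+X_2-t,\\
&\text{\textup{(S3)}}\quad Be_1=C, &&\text{\textup{(S6)}}\quad (B+X+t)\,e_4=C+2B_1+X_2-t.
\end{align*}
If $c$ is a square in $\mathbf{F}_p[T]$, the system has exactly $2^9$ solutions; otherwise it has none. In every solution $B=b^\sharp$ with $b^2=c$, $B_1=B^{p^m}$ and $X_2=t^{p^{2m}}$.
\end{lemma}

Here (S1) and (S2) supply the Frobenius powers, (S3) bounds $\deg B$ so that Lemma~\ref{lem:additive} applies, (S4) says that $B$ is additive, and (S5), (S6) are the two divisibilities.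

\begin{proof}
Suppose a solution is given. As $X=t^{p^m}$ determines the exponent $m$ in $\Phi$, (S1) and (S2) give $B_1=B^{p^m}$ and $X_2=t^{p^{2m}}$. Since $C\ne0$, (S3) gives $B\ne0$ and $\deg B\le\deg C=p^{\deg c}\le p^{m-1}$. Put $Q=p^{m+1}\ge p^2$. Then $X^p=t^Q$, $B_1^p=B^Q$ and $p\deg B\le p^m<Q$, so (S4) and Lemma~\ref{lem:additive} give $B=b^\sharp$, with $\deg b<m$ because $\deg B\le p^{m-1}$. Put
\[
g=b+T^m,\qquad e=c+2T^mb+T^{2m}.
\]
Then $B+X\mp t=(g\mp1)^\sharp$ and $C+2B_1+X_2-t=(e-1)^\sharp$. By \eqref{eq:D}, (S5) and (S6) say that $g-1$ and $g+1$ divide $e-1$. They are coprime, as their difference is the unit $2$; so $g^2-1\mid e-1$. Since $\deg c$ and $\deg(T^mb)$ are less than $2m$ and $m\ge1$, both $e-1$ and $g^2-1$ are monic of degree $2m$. Hence they are equal, $e=g^2$, and $c=b^2$.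

Conversely, let $c=b^2$; then $b\ne0$ and $\deg b<m$. By what was shown, any solution has $B=(\pm b)^\sharp$, which leaves two choices. Fix one, and call the chosen square root $b$ again; define $g$ and $e$ as above, so that $e=g^2$. The elements $B_1=B^{p^m}$ and $X_2=t^{p^{2m}}$ are forced and satisfy (S1) and (S2), with $2^4\cdot2^4$ choices of the auxiliary unknowns by Lemma~\ref{lem:Phi}. Equation (S3) is solvable by \eqref{eq:D}, as $b\mid c$; (S4) is solvable by Lemma~\ref{lem:additive}, whose degree condition holds because $p\deg B\le p^m<p^{m+1}$; (S5) and (S6) are solvable by \eqref{eq:D}, because $e-1=(g-1)(g+1)$. The elements $B$, $X^p-t^p+t$ and $(g\mp1)^\sharp$ are nonzero, so $e_1,\dots,e_4$ are unique. In total there are $2\cdot2^8=2^9$ solutions.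
\end{proof}

\section{Proof of Theorem~\ref{thm:A}}\label{sec:A}

\begin{lemma}\label{lem:power}
For $n\ge1$, $(T^n-1)(T-1)$ is a square in $\mathbf{F}_p[T]$ if and only if $n=p^s$ for some $s\ge0$.
\end{lemma}

\begin{proof}
Write $n=p^sn'$ with $p\nmid n'$. The polynomial equals $(T^{n'}-1)^{p^s}(T-1)$. If $n'=1$, it is $(T-1)^{p^s+1}$ with $p^s+1$ even. If $n'>1$, the separable polynomial $T^{n'}-1$ has a root $\zeta\ne1$ in $\overline{\mathbf{F}}_p$, and $\zeta$ is a root of our polynomial of odd multiplicity $p^s$.
\end{proof}

\paragraph{The system.} Let $(\Sigma)$ be the system (S1)--(S6) with one further unknown $u$ and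
\[
X:=u^{p^3},\qquad C:=u^{p^2}-u^p-t^p+t .
\]
The intended meaning is $u=t^{p^{n-1}}$ with $n\ge1$, so that $C=\bigl(T^{n+1}-T^n-T+1\bigr)^\sharp$ and $X=t^{p^{n+2}}$ is large enough for Lemma~\ref{lem:square}. We use $t^{p^{n-1}}$ rather than $t^{p^n}$ as the unknown in order to exclude $n=0$, for which $C=0$. There are $16$ unknowns, namely $u,B,B_1,X_2$, the four $e_i$ and eight $y$'s and $z$'s. There are $4+4+4=12$ equations, all over $R$.

\paragraph{Its solutions in $R$.} By (S1) and Lemma~\ref{lem:Phi}, $u^{p^3}=X=t^{p^m}$ for some $m\ge0$. Hence $u=\gamma t^k$ with $\gamma\in\mathbf{F}_p^\times$, $\gamma=\gamma^{p^3}=1$ and $p^3k=p^m$. So $m\ge3$ and $u=t^{p^{m-3}}$. Put $n=m-2\ge1$. Then $C=c^\sharp$ with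
\[
c=T^{n+1}-T^n-T+1=(T^n-1)(T-1)\ne0,\qquad \deg c=m-1<m .
\]
By Lemmas~\ref{lem:square} and \ref{lem:power}, solutions with this $n$ exist exactly when $n=p^s$ with $s\ge0$, and for each $s$ there are exactly $2^9$ of them. We say that they \emph{belong to} $s$; for them $m=p^s+2$.

\paragraph{Their degrees.} Let $d$ be the maximal degree of the coordinates of a solution belonging to $s$. Since $\deg X_2=p^{2m}$, we have $d\ge p^{2m}$. For an upper bound we go through the coordinates.
\begin{itemize}
\item $\deg u=p^{m-3}$, and $\deg B,\deg e_1\le\deg C=p^{m-1}$ by (S3). Also $\deg B_1=p^m\deg B\le p^{2m-1}$.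
\item Since $b^2=c$, we have $\deg B=p^{(m-1)/2}$, so $\deg e_2\le p^{m+1}\deg B=p^{m+1+(m-1)/2}\le p^{2m}$.
\item $\deg e_3,\deg e_4\le\deg(C+2B_1+X_2-t)=p^{2m}$.
\item By Lemma~\ref{lem:E}, the $y$'s and $z$'s in (S1) and (S2) have degree $(p^m-1)\deg a_i$, where $a_i$ is $t^2B+it$ or $t^2X+it$. So $\deg a_i\le p^m+2$, and their degree is at most $(p^m-1)(p^m+2)\le p^{2m}+p^m$.
\end{itemize}
Therefore $p^{2m}\le d\le p^{2m}+p^m\le p^{2m+1}$, that is,
\begin{equation}\label{eq:deg}
p^{2p^s+4}\le d\le p^{2p^s+5}.
\end{equation}

\paragraph{Conclusion.} Let $\mathcal{V}\subset\mathbf{A}^{28}_R$ be the scheme that Proposition~\ref{prop:etale} attaches to $(\Sigma)$, with $N=16$ and $r=12$. Its $R$-points are the pairs of a solution of $(\Sigma)$ and a vector $w\in\mathbf{F}_p^{12}$. By \eqref{eq:height} such a point has height $p^d$, and there are $2^9p^{12}$ points belonging to each $s$. Put $L=\log_p\log_pH$. By \eqref{eq:deg}, a point belonging to $s$ is counted in $\mathcal{N}_{V(R)}(H)$ if $2p^s+5\le L$, and only if $2p^s+4\le L$. Since $\#\{s\ge0:p^s\le x\}=\lfloor\log_px\rfloor+1$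 for $x\ge1$, we obtain for $L\ge7$
\[
\Bigl\lfloor\log_p\frac{L-5}2\Bigr\rfloor+1\;\le\;\frac{\mathcal{N}_{V(R)}(H)}{2^9p^{12}}\;\le\;\Bigl\lfloor\log_p\frac{L-4}2\Bigr\rfloor+1 .
\]
Both bounds are $\log_pL+O(1)$, which is the asserted formula. Since $\log_p\log_p\log_pH=(\log\log\log H)/\log p+O(1)$, the bound by a multiple of $\log\log\log H$ follows. By Proposition~\ref{prop:etale}(b) every component of $V$ is geometrically integral and has, for each $s$, between $2^9$ and $2^9p^{12}$ integral points belonging to $s$; so the two properties hold for it as well. This proves Theorem~\ref{thm:A}.\qed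

\section{Finite-fold definable sets}

For the stronger theorems we need to combine conditions freely while keeping the number of auxiliary witnesses bounded. The following notion does the bookkeeping.

\begin{definition}
A set $S\subset R^n$ is \emph{finite-fold definable}, or \emph{ff}, if there are polynomials $f_1,\dots,f_r\in R[X_1,\dots,X_n,Y_1,\dots,Y_m]$ and a constant $C_0$ such that for $a\in R^n$ the number of $y\in R^m$ with $f_1(a,y)=\dots=f_r(a,y)=0$ is $0$ if $a\notin S$, and lies between $1$ and $C_0$ if $a\in S$.
\end{definition}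

\begin{proposition}\label{prop:ff}
\begin{enumerate}
\item[\textup{(F1)}] Zero sets of polynomial systems over $R$ are ff. Intersections, products, finite unions, and preimages under polynomial maps over $R$ of ff sets are ff.
\item[\textup{(F2)}] If $S\subset R^{n+k}$ is ff and the fibers of the projection $S\to R^n$ have bounded size, then the image of $S$ is ff.
\item[\textup{(F3)}] If $S$ is ff and $f,g$ are polynomials over $R$ with no common zero on $S$, then $\{s\in S:f(s)\mid g(s)\}$ is ff.
\item[\textup{(F4)}] Let $S$ be ff and let $X,C$ be polynomial functions on $S$ such that for every $s\in S$ one has $X(s)=t^{p^{m_s}}$ and $C(s)=c_s^\sharp$ with $m_s\ge1$, $c_s\ne0$ and $\deg c_s<m_s$. Then $\{s\in S:c_s\text{ is a square in }\mathbf{F}_p[T]\}$ is ff.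
\item[\textup{(F5)}] $\Phi\subset R^3$ and $\{t^{p^n}:n\ge0\}\subset R$ are ff.
\item[\textup{(F6)}] If $S\subset R$ is ff, there are a smooth affine $R$-scheme $\mathcal{V}\subset\mathbf{A}^M_R$ and a constant $C_1$ such that a coordinate maps $\mathcal{V}(R)$ onto $S$ with fibers of size at most $C_1$. If $0\notin S$, then $V=\mathcal{V}_F$ satisfies
\[
\mathcal{N}_{V(R)}(H)\le C_1\,\#\{s\in S:\deg s\le\log_pH\}.
\]
If $S$ is infinite, then $\mathcal{N}_{V(R)}(H)\to\infty$.
\end{enumerate}
\end{proposition}

\begin{proof}
(F1) For zero sets take $m=0$. For intersections, products and preimages, combine the systems with disjoint auxiliary variables or substitute. For the union of two sets given by systems $f_i(X,Y)=0$ and $f_i'(X,Y')=0$, use one more auxiliary variable $\theta$ and the equations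
\[
\theta(\theta-1)=0,\quad(1-\theta)f_i(X,Y)=0,\quad(1-\theta)Y_j'=0,\quad\theta f_i'(X,Y')=0,\quad\theta Y_j=0.
\]
For $\theta=0$ they say that $Y$ is a witness for the first set and $Y'=0$; for $\theta=1$ the roles are exchanged. So the number of witnesses is at most the sum of the two bounds.

(F2) Treat the last $k$ coordinates as auxiliary variables; the bounds multiply.

(F3) Add the equation $f(s)e=g(s)$ with an auxiliary variable $e$. If $f(s)\ne0$, there is at most one $e$. If $f(s)=0\ne g(s)$, there is none, in accordance with $0\nmid g(s)$.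

(F4) Add the system of Lemma~\ref{lem:square}.

(F5) The first set is ff by Lemma~\ref{lem:Phi}. The second is the preimage of $\Phi$ under $x\mapsto(0,x,0)$.

(F6) Apply Proposition~\ref{prop:etale}(a) to a system defining $S$, with the coordinate of $S$ and the auxiliary variables as the $Z_j$; take $C_1=C_0p^r$. If $0\notin S$, a point above $s\in S$ is nonzero and has height at least $p^{\deg s}$ by \eqref{eq:height}, which gives the bound. If $S$ is infinite, so is $V(R)$, and every point has finite height.
\end{proof}

In (F6) one may replace $V$ by any of its connected components when $S\ne\emptyset$: by Proposition~\ref{prop:etale}(b) the component is geometrically integral and still has integral points above every $s\in S$.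

Projections, that is, existential quantifiers, are allowed only under the hypothesis of (F2). In all constructions below the auxiliary quantities that we introduce are uniquely determined by the others, so (F2) applies.

\section{Two ways of coding exponents}

\begin{definition}
A relation $\rho\subset\mathbf{N}^k$ is \emph{$1$-ff} if $\{(t^{i_1},\dots,t^{i_k}):i\in\rho\}$ is ff, and \emph{$2$-ff} if $\{(t^{p^{i_1}},\dots,t^{p^{i_k}}):i\in\rho\}$ is ff.
\end{definition}

In the first coding, products of codes give addition of numbers, and divisibilities give congruences. In the second, the code of $i$ is $(T^i)^\sharp$, so the square test is available. Passing from the first code of $i$ to the second one means passing from $i$ to $p^i$. The aim of this section is to show that this passage is itself ff (Lemma~\ref{lem:exp}).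

\subsection{Arithmetic in the first coding}\label{sec:first}

\emph{$\mathbf{N}$ is $1$-ff.} For $i\ge1$ there is a unique $x=t^{p^n}$ with $p^n\le i<p^{n+1}$. For $x=t^{p^n}$ the conditions
\[
x\mid v,\qquad tv\mid x^p,\qquad t-1\mid v-1
\]
say that $v=\gamma t^i$ with $\gamma\in\mathbf{F}_p^\times$ and $p^n\le i\le p^{n+1}-1$, and that $\gamma=v(1)=1$. Since $x$ and $t-1$ are nonzero, (F3) applies to each of them. By (F5), (F3) and (F2), $\{t^i:i\ge1\}$ is ff. Add $\{1\}$ by (F1).

\emph{Addition, order, congruences.} Addition is $t^{i+j}=t^it^j$, and $i\le j$ is $t^i\mid t^j$. For $i\ge1$ the congruence $i\mid m-m'$ is the condition $t^i-1\mid t^m-t^{m'}$. Indeed, we may assume $m\ge m'$. Then $t^i-1$ is coprime to $t^{m'}$, and $t^{m-m'}-1$ is congruent modulo $t^i-1$ to $t^{j}-1$ with $0\le j<i$, $j\equiv m-m'\pmod i$; this is divisible by $t^i-1$ only if $j=0$. So all three relations are $1$-ff by (F1) and (F3).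

\emph{Multiplication by powers of $p$.} The relation $\{(i,p^n,p^ni)\}$ is $1$-ff, because $(t^i,t^{p^n},b)\in\Phi$ if and only if $b=t^{p^ni}$.

\emph{Multiplication.} We first show that $\{(i,i(i+1))\}$ is $1$-ff. Finitely many $i$ can be added by (F1), so let $i\ge2p+1$. Let $q$ be the unique power of $p$ with $i<q\le pi$, and impose
\[
m\ge1,\qquad i\mid m,\qquad (i+1)\mid m,\qquad (i-1)\mid(m-2),\qquad m\le qi .
\]
These conditions hold for $m=i(i+1)$: modulo $i-1$ it is congruent to $2$, and $i+1\le q$. Conversely, they give $m=ki(i+1)$ with $k\ge1$, since $i$ and $i+1$ are coprime; and $k(i+1)\le q\le pi$ gives $k<p$. Modulo $i-1$ we have $m-2\equiv2(k-1)$, and $0\le2(k-1)<2p\le i-1$; so $k=1$. Hence $m=i(i+1)$. The auxiliary numbers $q$ and $qi$ are determined by $i$. Thus $i\mapsto i^2=i(i+1)-i$ is $1$-ff, and so is multiplication, because $k=ij$ if and only if $i^2+j^2+2k=(i+j)^2$.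

\subsection{Arithmetic in the second coding}

$\mathbf{N}$ is $2$-ff by (F5). Addition is $2$-ff, because $(t^{p^i},t^{p^j},b)\in\Phi$ if and only if $b=t^{p^{i+j}}$. Order is $2$-ff by divisibility. In this coding even a little multiplication needs work. We obtain it by applying Lemma~\ref{lem:Phi} \emph{inside} $\mathbf{F}_p[T]$ and transporting the resulting square conditions to $R$.

\begin{lemma}\label{lem:mult2}
The relation $\{(i,l,il):i\ge0,\ l\in\{p^s:s\ge0\}\}$ is $2$-ff.
\end{lemma}

\begin{proof}
Start from the ff set of all $(t^{p^i},t^{p^l},t^{p^m})$ with $i,m\ge0$ and $l\ge1$; the condition $l\ge1$ says $t^p\mid t^{p^l}$. By Lemma~\ref{lem:Phi} over $\mathbf{F}_p[T]$, applied to $(T^i,T^l,T^m)$, the statement ``$l$ is a power of $p$ and $m=il$'' holds if and only if for $j=1,2$, with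
\[
a_j=T^{i+2}+jT,\qquad b_j=T^{2l+m}+jT^l,
\]
both $(b_j^2-1)/(a_j^2-1)$ and $(b_j^2+2b_j)/(a_j^2+2a_j)$ are squares of elements of $\mathbf{F}_p[T]$. Let $f/d$ be one of these four fractions. Since $a_j$ and $b_j$ are nonconstant, $f$ and $d$ are nonzero. Now $f/d$ is the square of a polynomial if and only if $d\mid f$ and $fd$ is a square: if $fd=w^2$ and $d\mid f$, then $(w/d)^2=f/d$ is a polynomial, hence so is $w/d$; the other direction is immediate.

The polynomials $d$, $f$ and $fd$ are fixed $\mathbf{F}_p$-linear combinations of powers $T^{\epsilon_0+\epsilon_1i+\epsilon_2l+\epsilon_3m}$, where the $\epsilon$'s lie in a fixed finite set of natural numbers. So $d^\sharp$, $f^\sharp$ and $(fd)^\sharp$ are fixed linear combinations of elements $t^{p^{\epsilon_0+\epsilon_1i+\epsilon_2l+\epsilon_3m}}$. These may be introduced as uniquely determined auxiliary variables, because addition is $2$-ff. The condition $d\mid f$ is $d^\sharp\mid f^\sharp$ by \eqref{eq:D}, which is covered by (F3). Finally $0\ne fd$ has degree at most $(4l+2m)+(2i+4)<M:=4l+2m+2i+5$, so ``$fd$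 is a square'' is covered by (F4) with $X=t^{p^M}$.
\end{proof}

\subsection{From $t^i$ to $t^{p^i}$}

To recover $i$ from $t^{p^i}$ we use the congruence
\begin{equation}\label{eq:K}
K^i=(1+(K-1))^i\equiv1+i(K-1)\pmod{(K-1)^2},
\end{equation}
by which the residue of $K^i$ modulo $(K-1)^2$ reveals $i$ modulo $K-1$. For $K$ we take $p^q$ with $q$ a power of $p$ slightly larger than $i$; then $K^i=p^{iq}$ is within reach of Lemma~\ref{lem:mult2}.

\begin{lemma}\label{lem:exp}
$\{(i,p^i):i\in\mathbf{N}\}$ is $1$-ff; that is, $\{(t^i,t^{p^i}):i\in\mathbf{N}\}$ is ff.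
\end{lemma}

\begin{proof}
Add $(1,t)$ for $i=0$ by (F1), and let $i\ge1$. Let $q$ be the unique power of $p$ with $i<q\le pi$, put $K=p^q$, and consider
\[
z=t^{p^i},\qquad w=t^{p^q}=t^K,\qquad w'=t^{p^{iq}}=t^{K^i}.
\]
The set of these triples is ff by Lemma~\ref{lem:mult2} together with addition and order in the second coding: $i\ge1$ is $t^p\mid z$, $i<q$ is $z^p\mid w$, and $q\le pi$ is $w\mid t^{p^{pi}}$, where $t^{p^{pi}}$ is obtained by repeated $2$-ff addition.

Now let $v=t^{i'}$ be a monomial with $t^2v\mid w$, that is, $i'\le K-2$. Introduce $v_1,w_2,D,U$ by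
\[
(v,w,v_1)\in\Phi,\qquad(w,w,w_2)\in\Phi,\qquad Dw^2=tw_2,\qquad Uv=tv_1 .
\]
Then $v_1=v^K$ and $w_2=t^{K^2}$, so $D=t^{(K-1)^2}$ and $U=t^{1+i'(K-1)}$. Impose $D-1\mid w'-U$, which is allowed by (F3) since $D\ne1$. By Section~\ref{sec:first} it says
\[
(K-1)^2\;\Big|\;K^i-1-i'(K-1).
\]
By \eqref{eq:K} this is equivalent to $(K-1)\mid i-i'$. Since $0\le i'\le K-2$ and $0\le i<q\le p^q-2=K-2$, it is equivalent to $i'=i$. All auxiliary quantities are determined by $(v,z)$, so (F2) shows that $\{(t^i,t^{p^i}):i\ge1\}$ is ff.
\end{proof}

\subsection{Proof of Theorem~\ref{thm:B}}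

Let $E_0(k)=k$ and $E_{j+1}(k)=p^{E_j(k)}$. By Lemma~\ref{lem:exp} and (F1), the set
\[
\bigl\{(t^{E_0(k)},t^{E_1(k)},\dots,t^{E_r(k)}):k\in\mathbf{N}\bigr\}
\]
is ff for every $r\ge0$: it is described by the condition that $t^{E_0(k)}$ is a monomial $t^k$ and that consecutive coordinates form a pair $(t^i,t^{p^i})$. Each coordinate determines the others, so $\{t^{E_r(k)}:k\in\mathbf{N}\}$ is ff by (F2). It is infinite and does not contain $0$. By (F6) there is a smooth affine $V$ with an $R$-model such that $\mathcal{N}_{V(R)}(H)\to\infty$ and, for large $H$,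
\[
\mathcal{N}_{V(R)}(H)\le C_1\,\#\{k:E_r(k)\le\log_pH\}\le C_1\bigl(1+\log_p^{(r+1)}H\bigr).
\]
By induction on $j\ge1$, $\log_p^{(j)}H=(\log^{(j)}H)/\log p+O(1)$, so the right side is $O(\log^{(r+1)}H)$. As $r\ge0$ is arbitrary, the theorem follows.\qed

\section{Computable rates: proof of Theorem~\ref{thm:C}}\label{sec:C}

Recall that $S\subset\mathbf{N}$ is recursively enumerable if it is empty or the range of a computable function.

\subsection{Slow growth}

\emph{Exponentiation $(y,z)\mapsto y^z$, with $0^0=1$, is $1$-ff.} Put $e=yz+y+1$. Since $y\le p^y$,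
\[
y^z+y\le p^{yz}+p^y\le2p^{yz+y}<p^e
\]
for all $y,z\in\mathbf{N}$. So $p^e-y$ is positive and greater than $y^z$, and $p^{ez}\equiv y^z\pmod{p^e-y}$. Hence $y^z$ is the unique $w\in\mathbf{N}$ with
\[
w<p^e-y\quad\text{and}\quad(p^e-y)\mid p^{ez}-w .
\]
By Section~\ref{sec:first} and Lemma~\ref{lem:exp} these conditions are $1$-ff, with auxiliary numbers $yz$, $e$, $p^e$, $p^e-y$, $ez$, $p^{ez}$ that are determined by $y$ and $z$.

We now quote a theorem of Matiyasevich \cite{Mat}; see also \cite{JM}: \emph{every recursively enumerable $S\subset\mathbf{N}$ has a singlefold exponential Diophantine representation.} That is, there are expressions $P,Q$ built from variables $a,x_1,\dots,x_m$ and numerals by addition, multiplication and exponentiation such that $a\in S$ if and only if $P(a,x)=Q(a,x)$ for some $x\in\mathbf{N}^m$, and this $x$ is then unique.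

Introduce an auxiliary variable for every subexpression of $P$ and $Q$; its value is determined by $(a,x)$. Since addition, multiplication and exponentiation are $1$-ff, the set of all $(t^a,t^{x_1},\dots,t^{x_m})$ with $P(a,x)=Q(a,x)$ is ff. By uniqueness of $x$ and (F2), $\{t^n:n\in S\}$ is ff. Now (F6) gives the first assertion of Theorem~\ref{thm:C}(1).

For the second, let $g:\mathbf{N}\to\mathbf{N}$ be computable, nondecreasing and unbounded. Put
\[
n_0=\min\{n:g(p^n)\ge1\},\qquad n_k=\min\{n>n_{k-1}:g(p^n)\ge(k+1)^2\}\quad(k\ge1).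
\]
The sequence is computable, so $S=\{n_k:k\ge0\}$ is infinite and recursively enumerable. Take the corresponding $V$, with constant $C_1$ as in (F6). Then $\mathcal{N}_{V(R)}(H)\to\infty$. If $n_k\le\log_pH<n_{k+1}$ and $k+1\ge C_1$, exactly $k+1$ elements of $S$ are at most $\log_pH$, and
\[
\mathcal{N}_{V(R)}(H)\le C_1(k+1)\le(k+1)^2\le g(p^{n_k})\le g(\lfloor H\rfloor),
\]
where the last step uses that $g$ is nondecreasing. This proves (1).

\subsection{No slower growth}

We prove Theorem~\ref{thm:C}(2). Let $F,R,\mathcal{V}$ and $V\hookrightarrow\mathbf{P}^n_F$ be arbitrary as in Section~\ref{sec:question}. The idea is to enumerate the integral points algorithmically and to read off a bound for the height of each point from the way it is written down.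

\emph{Representing elements.} Let $R$ be generated as an $\mathbf{F}_p$-algebra by nonzero elements $y_1,\dots,y_r$, so that $R=\mathbf{F}_p[Y_1,\dots,Y_r]/\mathfrak{p}$. Elements of $R$ are represented by polynomials, elements of $F$ by fractions. Equality is decidable, because membership in the ideal $\mathfrak{p}$ is.

\emph{Representing points.} Cover $\mathcal{V}$ by finitely many affine open charts $U_\alpha$ of finite type over $R$, each given by finitely many polynomial equations over $R$. Cover each generic fiber $U_{\alpha,F}$ by finitely many principal open sets on which the embedding into $\mathbf{P}^n_F$ is given by $[\phi_0:\dots:\phi_n]$, where the $\phi_j$ are explicit polynomials without common zero there. Such a covering exists: take principal open sets contained in the preimages of the standard charts of $\mathbf{P}^n_F$ and clear denominators. All of this is a finite amount of data, which we build into the algorithm.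

For an $R$-point $\operatorname{Spec}R\to\mathcal{V}$, the preimages of the $U_\alpha$ cover $\operatorname{Spec}R$, and this covering can be refined to one by finitely many principal open sets. So the point is given by finitely many nonzero $f_i\in R$ together with $g_i\in R$ such that $\sum g_if_i=1$ and, for each $i$, a chart $\alpha(i)$ and a solution in $R[1/f_i]$ of the equations of $U_{\alpha(i)}$, with all these solutions defining the same $F$-point. Conversely, every such collection of data defines an $R$-point: two of the local solutions agree on $\operatorname{Spec}R[1/(f_if_j)]$ as soon as they agree at the generic point, because $\mathcal{V}$ is separated and $R$ is a domain. Whether two $F$-points agree can be decided by comparing their images in $\mathbf{P}^n(F)$, which are computed by the formulas $[\phi_0:\dots:\phi_n]$.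

\emph{Enumeration.} Run through all finite collections of data, keep those that pass the above (decidable) checks, and discard repetitions, again by comparing images in $\mathbf{P}^n(F)$. Since $\mathcal{N}_{V(R)}(H)\to\infty$, the set $V(R)$ is infinite. So we obtain an algorithmic enumeration $P_1,P_2,\dots$ of $V(R)$ without repetition. Clearing denominators, the image of $P_k$ in $\mathbf{P}^n(F)$ is written as $[x_0:\dots:x_n]$ with $x_j\in R$ given as polynomials in the $y_l$ of degree at most some computed $\delta_k\in\mathbf{N}$.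

\emph{Heights.} Let $w$ be a place of $F$. Every monomial $\mu$ of degree at most $\delta_k$ in the $y_l$ satisfies $-w(\mu)\le\delta_k\sum_l\max(0,-w(y_l))$, and nonzero elements of $\mathbf{F}_p$ have $w=0$. Hence $-w(x_j)\le\delta_k\sum_l\max(0,-w(y_l))$ for every $j$. Each $y_l$ has only finitely many poles, so there is an integer
\[
\kappa\ge\sum_l\sum_w\max(0,-w(y_l))\deg w,
\]
and $h(P_k)\le\delta_k\kappa$. Put
\[
g(N)=\#\{k\ge1:k\le N,\ q^{\delta_k\kappa}\le N\}.
\]
This function is computable and nondecreasing. It is unbounded, since each $k$ is counted as soon as $N\ge\max(k,q^{\delta_k\kappa})$. For each $k$ counted in $g(\lfloor H\rfloor)$ we have $\mathrm{Ht}(P_k)\le q^{\delta_k\kappa}\le H$, and the $P_k$ are distinct. So $\mathcal{N}_{V(R)}(H)\ge g(\lfloor H\rfloor)$ for all $H\ge1$.\qed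

\begin{remark}\label{rem:mono}
Monotonicity of $g$ cannot be omitted in Theorem~\ref{thm:C}(1), even if one requires $g(N)\to\infty$. Let $f:\mathbf{N}\to\mathbf{N}$ be a computable injective enumeration of an undecidable recursively enumerable set $E$; then $f(N)\to\infty$. Suppose that some $V$ (over any $F$ and $R$ as in Section~\ref{sec:question}) satisfies $\mathcal{N}_{V(R)}(H)\to\infty$ and $\mathcal{N}_{V(R)}(H)\le f(H)$ for all integers $H\ge N_0$. Take $g$ from Theorem~\ref{thm:C}(2). Given $n$, compute $N\ge\max(N_0,1)$ with $g(N)>n$. For $m\ge N$ we have $f(m)\ge\mathcal{N}_{V(R)}(m)\ge g(m)\ge g(N)>n$. So $n\in E$ if and only if $n\in\{f(0),\dots,f(N-1)\}$, and $E$ would be decidable, a contradiction.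
\end{remark}

\begin{thebibliography}{9}
\bibitem{Book} A printed mathematics book (source of the problem).
\bibitem{JM} J. P. Jones and Yu. V. Matijasevi\v{c}, J. Symbolic Logic 49 (1984), 818--829.
\bibitem{Mat} Yu. V. Matiyasevich, Zap. Nauchn. Sem. LOMI 40 (1974), 77--93.
\end{thebibliography}

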